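# A compact set in $\mathbb R^3$ that is not a Ditkin set

## Approximating $f$ by its own multiples: the guess "always"

Let $G$ be a locally compact abelian group with dual $\hat G$. The Fourier algebra $A=A(G)$ consists of the functions
$$f(x)=\int_{\hat G}F(\gamma)\gamma(x)\,d\gamma,\qquad F\in L^1(\hat G),\qquad \|f\|_A=\|F\|_1 .$$
It is a Banach algebra under pointwise multiplication, and $\|f\|_\infty\le\|f\|_A$. All closures are taken in the norm of $A$. "Near $X$" means "on a neighborhood of $X$".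

Suppose $f\in A$ vanishes on a closed set $E$, and suppose that $f$ can be approximated in $A$ by functions that vanish near $E$. Can we then choose the approximants to be multiples $fh$ of $f$ itself, with $h\in A$ vanishing near $E$? The answer one would first guess is yes: if $h_n\to f$ and $h_n$ vanishes near $E$, multiply $f$ by a cutoff $u_n$ that is $1$ on the support of $h_n$ and $0$ near $E$; the product should be about as close to $f$ as $h_n$ is. We shall test this guess. First the vocabulary.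

**Definition (the ideals of a closed set).** For closed $E\subset G$ put
$$I_E=\{f\in A: f|_E=0\},\quad K_E=\{f\in A:\operatorname{Supp} f\cap E=\emptyset\},\quad L_E=\{f\in K_E:\operatorname{Supp}f\text{ is compact}\}.$$
The cospectrum of an ideal is the set of common zeros of its members. Among the ideals with cospectrum $E$, the largest is $I_E$ and the smallest is $L_E$. One has $\overline{L_E}=\overline{K_E}$; this closure is called $J_E$, and it is the smallest closed ideal with cospectrum $E$.

**Definition (three kinds of sets).** The closed set $E$ is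

- a synthesis set if $J_E=I_E$;
- a Calderón set if $f\in\overline{fK_E}$ for all $f\in I_E$, where $fK_E=\{fh:h\in K_E\}$;
- a Ditkin set if $f\in\overline{fK_E}$ for all $f\in J_E$.

Since $fK_E\subset K_E$, a Calderón set satisfies $I_E\subset J_E$. So a Calderón set is exactly a set that is both synthesis and Ditkin. The problem reads: is every closed subset of every locally compact abelian group a Ditkin set?

We use these textbook facts. For compact $X$ and $\epsilon>0$ there is $\rho\in A$ of compact support with $\rho=1$ near $X$ and $\|\rho\|_A\le1+\epsilon$ (Rudin, *Fourier Analysis on Groups*, §2.6). If $X$ is compact, $U$ is open and $X\subset U$, there is $\rho\in A$ with $\rho=1$ near $X$ and $\operatorname{Supp}\rho\subset U$. Functions of compact support are dense in $A$, and $C_c^\infty(\mathbb R^d)$ is dense in $A(\mathbb R^d)$. One consequence: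
$$\text{for } f\in A,\ \epsilon>0\text{ there is }\rho\in A\text{ of compact support with }\|f-f\rho\|_A<\epsilon. \tag{1}$$
Indeed, choose $g\in A$ of compact support near $f$ and $\rho=1$ near $\operatorname{Supp}g$ with $\|\rho\|_A\le2$; then $f-f\rho=(f-g)-(f-g)\rho$ has norm at most $3\|f-g\|_A$.

## Discrete groups, points and subspaces pass

**Discrete $G$.** Here every set $E$ is Ditkin. Let $f\in J_E$ and $\epsilon>0$, and take $\rho$ from (1). Compact sets in $G$ are finite, so $\rho$ has finite support. Every function of finite support lies in $A$: with normalized Haar measure on the compact group $\hat G$, $1_{\{x\}}(y)=\int\gamma(y-x)\,d\gamma$. So $h=\rho\,1_{G\setminus E}$ lies in $K_E$. Since $f=0$ on $E$, $fh=f\rho$, which is within $\epsilon$ of $f$.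

**A point.** Let $G=\mathbb R$, $E=\{0\}$, $f=\int F(\xi)e^{i\xi x}d\xi\in A(\mathbb R)$ and $f(0)=0$, that is, $\int F=0$. Fix $V\in C_c^\infty(\mathbb R)$ with $V=1$ near $0$. Then
$$f(x)V(nx)=\int F(\xi)\,(e^{i\xi x}-1)V(nx)\,d\xi .$$
Dilation is an isometry of $A(\mathbb R)$, so $\|(e^{i\xi x}-1)V(nx)\|_A=\|(e^{i\xi x/n}-1)V(x)\|_A$. This is at most $2\|V\|_A$ and tends to $0$ for each $\xi$, because translation is continuous in $L^1$. By dominated convergence $f\,V(n\cdot)\to0$ in $A$. So $f$ is a limit of the functions $f\cdot(1-V(n\cdot))$. By (1) each of these is a limit of functions $f\cdot(1-V(n\cdot))\rho$ with $\rho\in A$, and $(1-V(n\cdot))\rho\in K_E$. Thus $\{0\}$ is a Calderón set.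

**Lemma 1 (bounded cutoffs).** Suppose there is $c$ such that for every compact $X$ disjoint from $E$ there is $u\in K_E$ with $u=1$ on $X$ and $\|u\|_A\le c$. Then $E$ is a Ditkin set.

*Proof.* Let $f\in J_E$. Choose $h_n\in L_E$ with $h_n\to f$, and $u_n\in K_E$ with $u_n=1$ on $\operatorname{Supp}h_n$, $\|u_n\|_A\le c$. Then $h_nu_n=h_n$, so
$$\|f-fu_n\|_A\le\|f-h_n\|_A+\|(h_n-f)u_n\|_A\le(1+c)\|f-h_n\|_A\to0.\qquad\square$$

**Subspaces.** Let $E=\{x_d=0\}\subset\mathbb R^d$. If $X$ is compact and disjoint from $E$, take $n$ so large that $V(nx_d)=0$ on $X$, and $\rho\in A$ with $\rho=1$ near $X$, $\|\rho\|_A\le2$. The function $u=(1-V(nx_d))\rho$ lies in $K_E$, equals $1$ on $X$, and has norm $\le2(1+\|V\|_{A(\mathbb R)})$, since $V(nx_d)=\int \tilde V(\xi)e^{i\xi nx_d}d\xi$, with $\int|\tilde V|=\|V\|_{A(\mathbb R)}$, is a superposition of characters. So hyperplanes are Ditkin sets. The same computation with $V$ a function of several coordinates treats every linear subspace.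

Lemma 1 is the guess made precise, and its proof shows where the guess is unsupported. The argument needs $\|u_n\|_A\,\|f-h_n\|_A\to0$. For a general $E$ the cutoffs $u_n$ must change from $0$ to $1$ in a smaller and smaller gap between $E$ and $\operatorname{Supp}h_n$. Nothing prevents their norms from growing faster than $\|f-h_n\|_A$ decays. The guess is in fact wrong.

**Theorem A.** There are a compact set $E\subset\mathbb R^3$ and $f\in J_E$ with $f\notin\overline{fK_E}$; even $f\notin\overline{fI_E}$. So $E$ is not a Ditkin set.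

**Theorem B.** The set $E$ of Theorem A can be taken to be a synthesis set. So there is a synthesis set in $\mathbb R^3$ which is not a Calderón set.

**Theorem C.** For a locally compact abelian group $G$, all closed subsets of $G$ are Ditkin sets if and only if $G$ is discrete.

Theorem A alone answers the problem. In Theorem C one half is already proved; for the other half we shall find a compact non-Ditkin set in every nondiscrete $G$.

## Functionals carried by a closed set

We pass to the dual $A'$. If $u$ multiplies $A$ into itself, put $(uQ)(f)=Q(uf)$ for $Q\in A'$. Multiplication by a character is an isometry of $A$.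

**Definition.** $Q\in A'$ is carried by the closed set $X$ if $Q$ annihilates $K_X$.

Examples: point evaluation at $a\in X$, or integration against a finite measure on $X$, is carried by $X$. In $A(\mathbb R)$ a functional carried by $\{0\}$ annihilates $J_{\{0\}}=I_{\{0\}}$ (computed above), so it is a multiple of evaluation at $0$. Below we meet a carried functional that involves a derivative.

By Hahn–Banach,
$$f\in J_X\iff Q(f)=0\ \text{ for all }Q\text{ carried by }X,\tag{2}$$
$$f\notin\overline{fK_E}\iff\text{some }Q\in A'\text{ has }Q(fh)=0\ (h\in K_E)\ \text{ and }\ Q(f)\ne0.\tag{3}$$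
So to refute the guess we need an $f$ that is killed by every functional carried by $E$, together with a functional $Q$, necessarily not carried by $E$, such that $fQ$ is carried by $E$ and $Q(f)\ne0$.

**Localization.** If $Q$ is carried by $X$, then $uQ$ is carried by $X\cap\operatorname{Supp}u$, because $\operatorname{Supp}(uf)\subset\operatorname{Supp}u\cap\operatorname{Supp}f$.

**Extension.** Let $X$ be compact and $Q$ carried by $X$. If $g$ agrees near $X$ with some $g'\in A$, put $Q(g):=Q(g')$. Two choices of $g'$ differ by an element of $K_X$, so this is well defined. With $\rho=1$ near $X$ and $\|\rho\|_A\le1+\epsilon$ we get $|Q(\gamma)|=|Q(\gamma\rho)|\le(1+\epsilon)\|Q\|$; hence $|Q(\gamma)|\le\|Q\|$ for $\gamma\in\hat G$. Let $f=\int F(\gamma)\gamma\,d\gamma$ with $F\in L^1(\hat G)$. Then $f-\rho f\in K_X$. The map $\gamma\mapsto\gamma\rho\in A$ is bounded and continuous, and $F$ vanishes a.e. off a $\sigma$-compact set, on which a continuous map has separable range. So $\rho f=\int F(\gamma)\,\gamma\rho\,d\gamma$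 is a Bochner integral in $A$, and
$$Q(f)=\int F(\gamma)\,Q(\gamma)\,d\gamma.\tag{4}$$

**Norm estimates on $\mathbb R^d$.** Write $\hat g(\zeta)=\int g(x)e^{-i\zeta x}dx$, so $\|g\|_A=(2\pi)^{-d}\|\hat g\|_1$. The letter $C$ denotes constants. Multiplication by $e^{i\zeta\cdot v}$ and composition with affine bijections are isometries of $A(\mathbb R^d)$. If $h\in A(\mathbb R^k)$ is read as a function of $k$ of the coordinates of $\mathbb R^d$, it is a superposition of characters, so it multiplies $A(\mathbb R^d)$ with norm $\le\|h\|_{A(\mathbb R^k)}$. Also $\|h\otimes k\|_A\le\|h\|_A\|k\|_A$. For $d\le3$ the function $(1+|\zeta|^2)^{-1}$ is in $L^2(\mathbb R^d)$, so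
$$\|g\|_A\le C\,\|(1+|\zeta|^2)^{-1}\|_2\,\|(1+|\zeta|^2)\hat g\|_2\le C\|g\|_{H^2}.\tag{5}$$
Hence $\|g\|_A\le C_B\|g\|_{C^2}$ for $g\in C^2_c$ supported in a fixed ball $B$. In dimension one, for compactly supported Lipschitz $\varphi$,
$$\|\varphi\|_{A(\mathbb R)}\le C\,\|\varphi\|_2^{1/2}\,\|\varphi'\|_2^{1/2}.\tag{6}$$
To see this, split $\int|\hat\varphi|$ at $|\xi|=R$. Cauchy–Schwarz on both parts gives $\le(2R)^{1/2}\|\hat\varphi\|_2+(2/R)^{1/2}\|\xi\hat\varphi\|_2$; take $R=\|\varphi'\|_2/\|\varphi\|_2$ (for $\varphi\neq 0$). Fix once and for all $\kappa\in C_c^\infty(\mathbb R)$ with $\kappa=1$ on $[-2,2]$. Multiplication by $e^{i\xi t}$ is isometric and $\|(\kappa e^{i\tau t^2})'\|_2\le C(1+|\tau|)$, so (6) gives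
$$\|\kappa(t)e^{i(\xi t+\tau t^2)}\|_{A(\mathbb R)}\le C(1+|\tau|)^{1/2}\qquad(\xi,\tau\in\mathbb R).\tag{7}$$

## The normal derivative on a paraboloid, and why a cap does not suffice

Points of $\mathbb R^3$ are written $(x,z)$ with $x=(x_1,x_2)\in\mathbb R^2$. Let $S=\{z=|x|^2\}$. For smooth $g$ the restrictions $g|_S$ and $\partial_zg|_S$ are regarded as functions of $x$. For compact $B\subset\mathbb R^2$ let $E_B=\{(x,|x|^2):x\in B\}$.

Functions in $A(\mathbb R^3)$ need not be differentiable, but an average of the normal derivative over the curved surface $S$ makes sense for all of them.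

**Lemma 2.** Let $\omega(x)=e^{-|x|^2}$. Then
$$D(f)=\int_{\mathbb R^2}\omega(x)\,\partial_zf(x,|x|^2)\,dx\qquad(f\in C_c^\infty(\mathbb R^3))\tag{8}$$
extends to a bounded functional on $A(\mathbb R^3)$, and $D$ is carried by $S$.

*Proof.* If $f=\int F(\xi,\tau)e^{i(\xi x+\tau z)}d\xi\,d\tau$, then
$$D(f)=\int F(\xi,\tau)\;i\tau\Big(\int\omega(x)e^{i(\xi x+\tau|x|^2)}dx\Big)d\xi\,d\tau .$$
The inner Gaussian integral is $\frac{\pi}{1-i\tau}e^{-|\xi|^2/4(1-i\tau)}$. Since $\operatorname{Re}\frac1{1-i\tau}>0$, its modulus is at most $\pi(1+\tau^2)^{-1/2}$. So $|D(f)|\le\pi\|f\|_A$.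

If $f\in L_S$, mollifications of $f$ converge to $f$ in $A$, lie in $C_c^\infty$, and eventually vanish near $S$; so $D(f)=0$. Hence $D$ annihilates $\overline{L_S}=J_S\supset K_S$. $\square$

The dimension matters in this computation. For the parabola $z=x^2$ in $\mathbb R^2$ the corresponding multiplier at $\xi=0$ has modulus $\sqrt\pi\,|\tau|(1+\tau^2)^{-1/4}$, which is unbounded. A bounded functional on $A(\mathbb R^2)$ is given by a bounded multiplier, so the analogous functional is not bounded. On the paraboloid in $\mathbb R^3$ the decay $|\tau|^{-1}$ exactly pays for the factor $\tau$.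

**First attempt at a counterexample.** Let $f\in C_c^\infty(\mathbb R^3)$ with $f|_S=0$ and $\partial_zf|_S=h$. For $w\in C_c^\infty(\mathbb R^3)$ the product rule gives
$$D(fw)=\int\omega\,h\,w(x,|x|^2)\,dx,\tag{9}$$
and by density this holds for all $w\in A$. So $fD$ is a measure on $S$ with density $\omega h$. Let $B$ be a closed square, $h\ge0$, $h\neq0$, $\operatorname{Supp}h\subset B$ (for example $f=h(x)\Psi(z-|x|^2)$ with $\Psi\in C_c^\infty(\mathbb R)$, $\Psi(t)=t$ near $0$). Then $D$ vanishes on $fK_{E_B}$ while $D(f)=\int\omega h>0$, so $f\notin\overline{fK_{E_B}}$. But $f$ is not in $J_{E_B}$. Take $\varphi\in C_c^\infty(\mathbb R^3)$, $\varphi\ge0$, with $\operatorname{Supp}\varphi\cap S\subset E_B$, positive at some point of $S$ where $h>0$. By localization $\varphi D$ is carried by $E_B$, and $(\varphi D)(f)=\int\omega h\varphi>0$.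

So the attempt breaks because $D$ can be cut down to a functional that is carried by $E_B$ and still sees $f$. We need a set $B$ of positive measure to which normal derivatives cannot be localized at all: no functional carried by $E_B$ may act as a nonzero average of $\partial_z$ over $B$. The next section shows that this one property is enough.

## Lifting a prescribed normal derivative at $L^1$ cost

**Lemma 3.** If $g\in C_c^\infty(\mathbb R^3)$ and $g|_S=\partial_zg|_S=0$, then $g\in J_S$.

*Proof.* We cut $g$ off near $S$ and check that the removed part is small. By Taylor's formula in $z$ around $|x|^2$, $g=(z-|x|^2)^2b$ with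
$$b(x,z)=\int_0^1(1-t)\,\partial_z^2g\big(x,|x|^2+t(z-|x|^2)\big)\,dt\in C^\infty .$$
Off $S$ we have $b=g/(z-|x|^2)^2$, and $S$ has empty interior, so $\operatorname{Supp}b\subset\operatorname{Supp}g$. Let $\kappa_0\in C_c^\infty(\mathbb R)$, $\kappa_0=1$ near $0$, $\Phi(t)=t^2\kappa_0(t)$, and for $0<\epsilon\le1$
$$F_\epsilon=g\,\kappa_0\big((z-|x|^2)/\epsilon\big)=\epsilon^2\,b\,\Phi\big((z-|x|^2)/\epsilon\big).$$
Each derivative costs at most a factor $C/\epsilon$, so $|\partial^\alpha F_\epsilon|\le C\epsilon^{2-|\alpha|}$ for $|\alpha|\le2$. The support of $F_\epsilon$ has measure $O(\epsilon)$. By (5), $\|F_\epsilon\|_A\le C\|F_\epsilon\|_{H^2}=O(\epsilon^{1/2})$. Since $g-F_\epsilon$ vanishes near $S$, it lies in $K_S$, and $g-F_\epsilon\to g$. $\square$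

**Lemma 4.** There is $C$ such that for each $h\in C_c^\infty(\mathbb R^2)$ there is $g\in C_c^\infty(\mathbb R^3)$ with $g|_S=0$, $\partial_zg|_S=h$, $\|g\|_A\le C\|h\|_1$.

*Proof.* Let $h\ne0$ (for $h=0$ take $g=0$). Fix $\Psi\in C_c^\infty(\mathbb R)$ with $\Psi(t)=t$ near $0$, and for $0<r\le1$ put
$$g=h(x)\,r^2\,\Psi\big((z-|x|^2)/r^2\big).$$
Then $g|_S=0$ and $\partial_zg|_S=h$. To estimate the norm, cut $g$ into pieces of width $r$ in $x$. Affine maps straighten each piece to the same shape.

Fix $\lambda\in C_c^\infty(\mathbb R^2)$ with $\sum_{j\in\mathbb Z^2}\lambda(y-j)=1$, $\tilde\lambda\in C_c^\infty(\mathbb R^2)$ with $\tilde\lambda=1$ on $\operatorname{Supp}\lambda$, and a ball $B_0\supset\operatorname{Supp}\tilde\lambda$. Then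
$$g=\sum_jh(x)\,\lambda(x/r-j)\,r^2\,\Psi\big((z-|x|^2)/r^2\big).$$
In the affine coordinates $(y,t)$ given by $x=r(y+j)$, $z=r^2t+2rj\cdot x-r^2|j|^2$ one has
$$z-|x|^2=r^2t-|x-rj|^2=r^2(t-|y|^2).$$
So the $j$-th term becomes $r^2\,\lambda(y)\Psi(t-|y|^2)\cdot\tilde\lambda(y)h(r(j+y))$, and its norm is at most
$$r^2\,\|\lambda(y)\Psi(t-|y|^2)\|_{A(\mathbb R^3)}\,\|\tilde\lambda(y)\,h(r(j+y))\|_{A(\mathbb R^2)} .$$
The first norm is a constant. Each $y$-derivative of $h(r(j+y))$ produces a factor $r$, and $h(r(j+\cdot))$ varies on $B_0$ by at most $Cr\|h\|_{C^2}$. Therefore the last factor is at most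
$$C\|\tilde\lambda\,h(r(j+\cdot))\|_{C^2}\le C\Big(\sup_{y\in B_0}|h(r(j+y))|+r\|h\|_{C^2}\Big)\le C\Big(\int_{B_0}|h(r(j+y))|\,dy+r\|h\|_{C^2}\Big).$$
Only $O_h(r^{-2})$ terms are nonzero, the sets $r(j+B_0)$ have bounded overlap, and $r^2\int_{B_0}|h(r(j+y))|dy=\int_{r(j+B_0)}|h|$. Summing over $j$ gives $\|g\|_A\le C\|h\|_1+C_hr$. Take $r$ so small that $C_hr\le\|h\|_1$. $\square$

Lemmas 3 and 4 describe exactly how a functional on the surface acts to first order.

**Lemma 5.** Let $B\subset\mathbb R^2$ be compact and let $Q\in A(\mathbb R^3)'$ be carried by $E_B$. There is $\mathcal G\in L^\infty(\mathbb R^2)$, zero a.e. off $B$, such that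
$$Q(g)=\int\mathcal G(x)\,\partial_zg(x,|x|^2)\,dx\qquad\text{for all }g\in C_c^\infty(\mathbb R^3)\text{ with }g|_S=0.\tag{10}$$

*Proof.* Since $E_B\subset S$, we have $K_S\subset K_{E_B}$, so $Q$ annihilates $J_S$. For $h\in C_c^\infty(\mathbb R^2)$ let $\mathcal G(h)=Q(g)$ for any $g\in C_c^\infty(\mathbb R^3)$ with $g|_S=0$ and $\partial_zg|_S=h$. Such $g$ exist by Lemma 4. By Lemma 3 the value does not depend on the choice, since the difference of two choices lies in $J_S$. So $\mathcal G$ is linear, and by Lemma 4 $|\mathcal G(h)|\le C\|Q\|\,\|h\|_1$. Thus $\mathcal G$ is given by an $L^\infty$ function, and (10) holds. If $\operatorname{Supp}h\cap B=\emptyset$, use $g=h(x)\Psi(z-|x|^2)$. Its support misses $E_B$, so $\mathcal G(h)=0$. Hence $\mathcal G=0$ a.e. off $B$. $\square$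

**Proposition 6.** Let $B\subset\mathbb R^2$ be compact with $|B|>0$, and suppose that every $Q$ carried by $E_B$ satisfies $Q(g)=0$ for all $g\in C_c^\infty(\mathbb R^3)$ with $g|_S=0$. Then there is $f\in J_{E_B}$ with $f\notin\overline{fI_{E_B}}$. More precisely,
$$D(fw)=\int_B\omega(x)\,w(x,|x|^2)\,dx\quad(w\in A(\mathbb R^3)),\qquad D(f)=\int_B\omega\,dx>0.\tag{11}$$

*Proof.* We construct $f$ with "$f|_S=0$ and $\partial_zf|_S=1_B$". Choose $g_n\in C_c^\infty(\mathbb R^2)$ with $g_n\to1_B$ in $L^1$ and $\sum_n\|g_{n+1}-g_n\|_1<\infty$. Apply Lemma 4 to $g_1$ and to the differences $g_{n+1}-g_n$, and add up. This gives $f_n\in C_c^\infty(\mathbb R^3)$ with $f_n|_S=0$, $\partial_zf_n|_S=g_n$, $\|f_{n+1}-f_n\|_A\le C\|g_{n+1}-g_n\|_1$. Let $f=\lim f_n$ in $A(\mathbb R^3)$.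

If $Q$ is carried by $E_B$, then $Q(f)=\lim Q(f_n)=0$ by hypothesis. So $f\in J_{E_B}$ by (2).

By (9), $D(f_nw)=\int\omega g_n\,w(x,|x|^2)dx$ for $w\in C_c^\infty(\mathbb R^3)$. Let $n\to\infty$: $f_nw\to fw$ in $A$ and $g_n\to1_B$ in $L^1$, which gives (11) for such $w$. Both sides are continuous in $w\in A$, because $\|\cdot\|_\infty\le\|\cdot\|_A$, so (11) holds on $A$. Also $D(f)=\lim D(f_n)=\lim\int\omega g_n=\int_B\omega>0$. If $w\in I_{E_B}$, then $w(x,|x|^2)=0$ on $B$ and $D(fw)=0$. So the bounded functional $D$ vanishes on $fI_{E_B}$ but not at $f$. $\square$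

It remains to find $B$ of positive measure for which the density $\mathcal G$ of Lemma 5 is always $0$.

## Chirps have cheap lifts

Lemma 4 lifts $h$ at the cost $\|h\|_1$. For particular oscillating $h$ the cost is far smaller, although $\|h\|_1$ is not.

**Lemma 7.** There is $C_1$ such that for $h\in C_c^\infty(\mathbb R^2)$ with $\operatorname{Supp}h\subset[-2,2]^2$ and $a\ge1$ there is $u\in C_c^\infty(\mathbb R^3)$ with
$$u|_S=0,\qquad\partial_zu|_S=h(x)\cos(ax_1^2),\qquad\|u\|_A\le C_1\|h\|_{A(\mathbb R^2)}\,a^{-1/2}.$$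

*Proof.* The idea is that on $S$ the phase $x_1^2$ equals $z-x_2^2$, and the two expressions differ off $S$. Let $\eta\in C_c^\infty(\mathbb R)$, $\eta=1$ on $[-10,10]$, and
$$u=\tfrac1a\,h(x)\,\eta(z)\big[\sin(a(z-x_2^2))-\sin(ax_1^2)\big].$$
On $S$ the bracket vanishes, so $u|_S=0$, and $\partial_zu|_S=h\,\eta(|x|^2)\cos(ax_1^2)$. Where $h\ne0$ we have $0\le|x|^2\le8$, so $\eta=1$ there, and $\partial_zu|_S=h\cos(ax_1^2)$. For the norm, write the sines as combinations of exponentials and insert $h=h\,\kappa(x_1)=h\,\kappa(x_2)$. Multiplication by $e^{\pm iaz}$ is isometric, and the factors $\kappa(x_i)e^{\pm iax_i^2}$ are estimated by (7):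
$$\|u\|_A\le\tfrac1a\,\|h\|_{A(\mathbb R^2)}\|\eta\|_{A(\mathbb R)}\cdot2\max_\pm\|\kappa e^{\pm iat^2}\|_{A(\mathbb R)}\le C_1\|h\|_{A(\mathbb R^2)}\,a^{-1/2}.\qquad\square$$

Consequently, in (10), $\int\mathcal G\,h\,(1-\tfrac12\cos(ax_1^2))\,dx$ differs from $\int\mathcal G\,h\,dx$ by $O(\|Q\|\,\|h\|_{A}\,a^{-1/2})$. If the factor $1-\frac12\cos(as^2)$ were tiny on the set carrying $\mathcal G$, we would conclude $\int\mathcal Gh\approx0$. One factor is never tiny: it lies between $\frac12$ and $\frac32$. But we may multiply many such factors, with rapidly growing frequencies, and the error in replacing the product by $1$ stays as small as we like. The mean of the square root of one factor is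
$$\beta=\frac1{2\pi}\int_0^{2\pi}\sqrt{1-\tfrac12\cos\theta}\,d\theta<1$$
(strict Jensen inequality, as the mean of the factor is $1$). So the integral of the square root of the product decays geometrically, and the product is tiny off a set of small measure. We choose $B$ inside the set where it is tiny.

## A Riesz product and the set $E$

Let $I=J=[\frac14,\frac34]$ and $\epsilon_m=2^{-m-3}$. Fix $\chi\in C_c^\infty(\mathbb R^2)$ with $\chi=1$ near $[0,1]^2$ and $\operatorname{Supp}\chi\subset[-2,2]^2$. An $N$-interval is $[\frac jN,\frac{j+1}N]$ with $j\in\mathbb Z$. Put $N_0=4$, $C_0=I$.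

**Stage $m\ge1$: the product.** Suppose that $C_{m-1}\subset I$ is a finite union of $N_{m-1}$-intervals. Choose $\nu\in\mathbb N$ with $2^{-\nu}\le\epsilon_m$ and $(\frac{1+\beta}2)^\nu\le\epsilon_m^{3/2}$. Put $p_0=1$. Choose successively $a_1,\dots,a_\nu\in2\pi N_{m-1}^2\mathbb N$, $a_k\ge1$, and put $p_k(s)=p_{k-1}(s)\big(1-\frac12\cos(a_ks^2)\big)>0$, such that

* (i) $\int_I\sqrt{p_k}\,ds\le\frac{1+\beta}2\int_I\sqrt{p_{k-1}}\,ds$;
* (ii) $C_1\,\|\chi(x)p_{k-1}(x_1)\|_{A(\mathbb R^2)}\,a_k^{-1/2}\le2^{-m}/\nu$.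

Both hold once $a_k$ is large. For (ii) this is clear. For (i) we use: if $w\in C(I)$ and $\Phi$ is continuous and $2\pi$-periodic, then
$$\int_Iw(s)\,\Phi(as^2)\,ds\longrightarrow\frac1{2\pi}\int_0^{2\pi}\Phi\;\cdot\int_Iw\qquad(a\to\infty).\tag{12}$$
By uniform approximation it suffices to take $\Phi(\theta)=e^{in\theta}$. The case $n=0$ is trivial. For $n\ne0$ substitute $v=s^2$: the integral is $\int\frac{w(\sqrt v)}{2\sqrt v}e^{inav}\,dv$ over $[\frac1{16},\frac9{16}]$, which tends to $0$ by Riemann–Lebesgue. Now apply (12) with $w=\sqrt{p_{k-1}}$, $\Phi(\theta)=\sqrt{1-\frac12\cos\theta}$. The limit is $\beta\int_I\sqrt{p_{k-1}}$, and $\beta<\frac{1+\beta}2$.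

Let $P_m=p_\nu$. It has three properties.

* (a) There is $u_m\in C_c^\infty(\mathbb R^3)$ with $u_m|_S=0$, $\partial_zu_m|_S=\chi(x)(1-P_m(x_1))$, $\|u_m\|_A\le2^{-m}$. Indeed $1-P_m=\sum_k(p_{k-1}-p_k)=\frac12\sum_kp_{k-1}\cos(a_ks^2)$. Apply Lemma 7 with $h=\chi(x)p_{k-1}(x_1)$ and $a=a_k$, use (ii), and add half of the $\nu$ resulting functions.
* (b) $|\{s\in I:P_m(s)>\epsilon_m\}|\le\epsilon_m^{-1/2}\int_I\sqrt{P_m}\,ds\le\epsilon_m^{-1/2}\big(\tfrac{1+\beta}2\big)^\nu|I|\le\epsilon_m$, by Chebyshev's inequality and (i).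
* (c) $P_m(j/N_{m-1})=2^{-\nu}\le\epsilon_m$ for all $j\in\mathbb Z$, since $a_kj^2/N_{m-1}^2\in2\pi\mathbb Z$, so every cosine is $1$.

**Stage $m\ge1$: the set.** Choose a multiple $N_m\ge2N_{m-1}$ of $N_{m-1}$ such that $P_m$ oscillates by less than $\epsilon_m$ on each $N_m$-interval in $I$. Let $C_m$ be the union of the $N_m$-intervals that lie in $C_{m-1}$ and on which $P_m\le2\epsilon_m$. A point of $C_{m-1}$ with $P_m\le\epsilon_m$ lies in some $N_m$-interval contained in $C_{m-1}$, and there $P_m<2\epsilon_m$. So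
$$C_m\supset C_{m-1}\cap\{P_m\le\epsilon_m\},\qquad|C_{m-1}\setminus C_m|\le\epsilon_m\ \text{ by (b)}.\tag{13}$$

Put $C_*=\bigcap_mC_m$. It is compact, $|C_*|\ge\frac12-\sum_{m\ge1}\epsilon_m=\frac12-\frac18>0$, and $P_m\le2\epsilon_m$ on $C_*$ for every $m\ge1$. Define the compact set
$$E=\{(x_1,x_2,x_1^2+x_2^2):x_1\in C_*,\ x_2\in J\}=E_B,\qquad B=C_*\times J .$$

## No normal derivative lives on $E$: proof of Theorem A

**Proposition 8.** Let $Q\in A(\mathbb R^3)'$ be carried by $E$. If $g\in C_c^\infty(\mathbb R^3)$ and $g|_S=0$, then $Q(g)=0$.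

*Proof.* Take $\mathcal G$ from Lemma 5. We must show $\mathcal G=0$ a.e. It vanishes off $C_*\times J\subset(0,1)^2$, so it is enough to show $\int\mathcal Gh=0$ for $h\in C_c^\infty((0,1)^2)$. Let $g_h\in C_c^\infty(\mathbb R^3)$ with $g_h|_S=0$ and $\partial_zg_h|_S=h$. The function $g_h-h(x)u_m$ vanishes on $S$. Since $\chi=1$ on $(0,1)^2$, its $z$-derivative on $S$ is
$$h-h\chi(1-P_m(x_1))=h(x)P_m(x_1).$$
Hence by (10) $\int\mathcal Gh=Q(g_h)=Q(hu_m)+\int\mathcal G\,h\,P_m(x_1)\,dx$, and
$$\Big|\int\mathcal Gh\Big|\le\|Q\|\,\|h\|_{A(\mathbb R^2)}\,2^{-m}+\|\mathcal G\|_\infty\int_{C_*\times J}|h|\,P_m(x_1)\,dx\longrightarrow0\qquad(m\to\infty),$$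
because $P_m\le2\epsilon_m$ on $C_*$. $\square$

**Proof of Theorem A.** The set $B=C_*\times J$ is compact, $|B|=\frac12|C_*|>0$, and Proposition 8 is the hypothesis of Proposition 6. So there is $f\in J_E$ with $f\notin\overline{fI_E}$. Since $K_E\subset I_E$, also $f\notin\overline{fK_E}$. $\blacksquare$

Thus not every closed set is a Ditkin set. For later use, this $f$ satisfies (11) with $B=C_*\times J$.

## The same $E$ is a synthesis set: proof of Theorem B

Let $Q$ be carried by $E$ and $f\in I_E$. We show $Q(f)=0$; by (2) this gives $I_E=J_E$. The plan is to approximate $Q$ by measures on $E$, which certainly kill $f$. The measures must have uniformly bounded transforms. Sampling in the variable $x_1$ will lose a factor $(1+|\tau|)^{1/2}$. We make $Q$ smooth in the variable $x_2$, and van der Corput's lemma in that variable then gains $|\tau|^{-1/2}$.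

**Step 0: grid points.** The sampling needs one more property of $C_*$, the reason for choosing $a_k\in2\pi N_{m-1}^2\mathbb N$:

(H) for all $m\ge0$, $j\in\mathbb Z$: either $j/N_m\in C_*$ or $\operatorname{dist}(j/N_m,C_*)\ge1/N_m$.

First, if $j/N_m\in C_m$, then by (c) at stage $m+1$ and (13), $j/N_m\in C_m\cap\{P_{m+1}\le\epsilon_{m+1}\}\subset C_{m+1}$. Since $N_m$ divides $N_{m+1}$, the point is also an $N_{m+1}$-grid point, and iteration gives $j/N_m\in C_*$. Now let $y\in C_*$ with $|y-j/N_m|<1/N_m$. If $y$ is a grid point $i/N_m$, then $y=j/N_m$. Otherwise the unique $N_m$-interval containing $y$ is contained in $C_m$, and $j/N_m$ is one of its endpoints; so $j/N_m\in C_m$, hence $j/N_m\in C_*$. This proves (H).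

**Step 1: making room for shifts in $x_2$.** Take $\psi_1,\psi_2\in C_c^\infty(\mathbb R^3)$ with $\psi_1+\psi_2=1$ near $E$, $\operatorname{Supp}\psi_1\subset\{x_2<0.6\}$, $\operatorname{Supp}\psi_2\subset\{x_2>0.4\}$. Then $Q(f)=(\psi_1Q)(f)+(\psi_2Q)(f)$. By localization we may assume that $Q$ is carried by $E'=E\cap\{x_2\le0.6\}$. The other case is symmetric, with shifts $b<0$ instead of $b>0$ below.

**Step 2: $Q$ as a distribution on $\mathbb R^2$.** Let $Q_1$ be any functional carried by $E$. By Proposition 8, applied after multiplication by a smooth cutoff equal to $1$ near $E$, the value $Q_1(g)$ depends only on $g|_S$ for $g\in C^\infty(\mathbb R^3)$. So $Q_1(g)=G_1(g|_S)$ with $G_1(\varphi):=Q_1(\varphi(x))$. By (5), $G_1$ is a distribution on $\mathbb R^2$. It is supported in $C_*\times J$, because if $\varphi$ vanishes near $C_*\times J$, then $\varphi(x)$ vanishes near $E$. Its transform $\hat G_1(\xi)=Q_1(e^{-i\xi x})$ is continuous with $|\hat G_1|\le\|Q_1\|$. Let $G_0$ be the distribution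 belonging to $Q$.

**Step 3: smoothing in $x_2$.** The affine maps
$$A_b(x_1,x_2,z)=(x_1,\ x_2+b,\ z+2bx_2+b^2)$$
preserve $S$ and act on it by $x_2\mapsto x_2+b$. If $g=\int F(\xi,\tau)e^{i(\xi x+\tau z)}$, then $g\circ A_b$ has the transform $F(\xi_1,\xi_2-2b\tau,\tau)$ times a unimodular factor continuous in $(b,\xi,\tau)$. So $\|g\circ A_b\|_A=\|g\|_A$, and $b\mapsto g\circ A_b\in A(\mathbb R^3)$ is continuous. Let $0\le\vartheta\in C_c^\infty((0,0.1))$, $\int\vartheta=1$, $\vartheta_\delta(b)=\delta^{-1}\vartheta(b/\delta)$ for $0<\delta\le1$, and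
$$Q_\delta(g)=\int\vartheta_\delta(b)\,Q(g\circ A_b)\,db .$$
Then $Q_\delta(f)\to Q(f)$ as $\delta\to0$. For $0\le b\le0.1$ we have $A_b(E')\subset E$, since $0.6+0.1<\frac34$. Hence for $g\in K_E$ the support of $g\circ A_b$ misses $E'$, and $Q_\delta(g)=0$: $Q_\delta$ is carried by $E$. So it suffices to prove $Q_\delta(f)=0$ for $f\in I_E$ and fixed $\delta$. Let $G_\delta$ be the distribution belonging to $Q_\delta$. It is supported in $C_*\times J$. If $\rho$ is a cutoff equal to $1$ near $E$, then $\rho\circ A_b=1$ near $E'$, so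
$$\hat G_\delta(\xi)=\int\vartheta_\delta(b)\,Q(e^{-i\xi x}\circ A_b)\,db=\hat G_0(\xi)\,\hat\vartheta_\delta(\xi_2).$$

**Step 4: slices.** This step writes $G_\delta$ as a $C^1$ family, in $y=x_2$, of functionals on $A(\mathbb R)$. Put
$$M(\xi_1,y)=\frac1{2\pi}\int\hat G_\delta(\xi_1,\xi_2)\,e^{i\xi_2y}\,d\xi_2 .$$
As $\hat\vartheta_\delta$ is a Schwartz function and $|\hat G_0|\le\|Q\|$, $M$ is continuous, $C^1$ in $y$, and $|M|,|\partial_yM|\le C_\delta$. For $v=\int V(\xi_1)e^{i\xi_1s}d\xi_1\in A(\mathbb R)$ let $T_y(v)=\int V(\xi_1)M(-\xi_1,y)\,d\xi_1$. Then $T_y(v)$ is $C^1$ in $y$ and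
$$|T_y(v)|+|\partial_yT_y(v)|\le C_\delta\|v\|_{A(\mathbb R)},\qquad G_\delta(v\otimes\psi)=\int\psi(y)\,T_y(v)\,dy\quad(v,\psi\in C_c^\infty(\mathbb R)).\tag{14}$$
For the second formula write $\psi=\int W(\xi_2)e^{i\xi_2y}d\xi_2$. Then $\int\psi(y)M(-\xi_1,y)dy=\int\hat G_\delta(-\xi_1,-\xi_2)W(\xi_2)\,d\xi_2$, and $G_\delta(v\otimes\psi)=\iint V(\xi_1)W(\xi_2)\hat G_\delta(-\xi_1,-\xi_2)\,d\xi_1d\xi_2$.

Two vanishing properties follow. First, $T_y(v)=0$ for $y\notin J$: for $v\in C_c^\infty$ use $\psi$ supported off $J$ in (14), then use density of $C_c^\infty(\mathbb R)$ in $A(\mathbb R)$. Second, $T_y(v)=0$ for all $y$ if $v\in C_c^\infty(\mathbb R)$ vanishes near $C_*$. By mollification this holds also for compactly supported $v\in A(\mathbb R)$ vanishing near $C_*$.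

Let $\Delta(t)=\max(0,1-|t|)$ and $\Delta_{N,j}(s)=\Delta(Ns-j)$. If $\operatorname{dist}(j/N,C_*)\ge1/N$, then $T_y(\Delta_{N,j})=0$. Indeed $\Delta_{N,j}$ is the limit in $A(\mathbb R)$, as $\lambda\downarrow1$, of the functions $\Delta(\lambda(Ns-j))$, which vanish near $C_*$.

**Step 5: measures on $E$.** Let $N=N_m$ and $c_j(y)=T_y(\Delta_{N,j})$. By (H) and Step 4, $c_j=0$ unless $j/N\in C_*$. So
$$\int g\,d\mu_m=\sum_{j:\,j/N\in C_*}\int_Jc_j(y)\,g\big(\tfrac jN,\,y,\,\tfrac{j^2}{N^2}+y^2\big)\,dy$$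
defines a finite measure $\mu_m$ on $E$, and $\int f\,d\mu_m=0$ since $f\in I_E$. Put $v(s)=v_{\xi_1,\tau}(s)=\kappa(s)e^{i(\xi_1s+\tau s^2)}$ and $\Lambda_Nv=\sum_jv(j/N)\Delta_{N,j}$, the piecewise linear interpolation. Since $\kappa=1$ on $C_*$ and $c_j=0$ for the other $j$,
$$\hat\mu_m(\xi,\tau):=\int e^{i(\xi x+\tau z)}\,d\mu_m=\int_Je^{i(\xi_2y+\tau y^2)}\,T_y(\Lambda_Nv)\,dy.\tag{15}$$

**Step 6: $\Lambda_N$ is a contraction on $A(\mathbb R)$ (Herz).** This keeps the sampling under control. The function $e^{-i\xi s}\sum_je^{i\xi j/N}\Delta(Ns-j)$ is the sum of the translates by $j/N$ of $e^{-i\xi s}\Delta(Ns)$. So it is $1/N$-periodic with Fourier coefficients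
$$\alpha_k=N\int e^{-i\xi s}\Delta(Ns)e^{-2\pi iNks}\,ds=\hat\Delta\big((\xi+2\pi Nk)/N\big)\ge0,\qquad\hat\Delta(\eta)=\Big(\frac{\sin(\eta/2)}{\eta/2}\Big)^2 .$$
They are summable because $\hat\Delta(\eta)=O(\eta^{-2})$, and $\sum_k\alpha_k$ is the value at $s=0$, which is $1$. So $\Lambda_Ne^{i\xi s}=\sum_k\alpha_ke^{i(\xi+2\pi Nk)s}$ with $\alpha_k\ge0$, $\sum\alpha_k=1$. Integrating over $\xi$ against $V(\xi)$ gives $\|\Lambda_Nv\|_A\le\|v\|_A$.

**Step 7: uniform bound.** We show $\sup_m\|\hat\mu_m\|_\infty<\infty$. By Step 6 and (7), $\|\Lambda_Nv\|_A\le C(1+|\tau|)^{1/2}$. So $n(y)=T_y(\Lambda_Nv)$ is $C^1$, vanishes off $J$, and $|n|+|n'|\le C_\delta(1+|\tau|)^{1/2}$. Van der Corput's lemma states that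
$$\Big|\int_\alpha^{\alpha'}e^{i\phi}n\,dy\Big|\le C\lambda^{-1/2}\Big(|n(\alpha')|+\int_\alpha^{\alpha'}|n'|\,dy\Big)$$
for real $\phi\in C^2$ with $|\phi''|\ge\lambda$. Here $\phi(y)=\xi_2y+\tau y^2$, $\phi''=2\tau$, and $n=0$ at the ends of $J$ by continuity. For $|\tau|\ge1$ this gives $|\hat\mu_m(\xi,\tau)|\le C|\tau|^{-1/2}\|n'\|_{L^1(J)}\le C_\delta$. For $|\tau|\le1$ the bound is trivial from $|n|\le C_\delta$.

**Step 8: pointwise convergence.** We show $\hat\mu_m(\xi,\tau)\to Q_\delta(e^{i(\xi x+\tau z)})$ for fixed $(\xi,\tau)$. Since $v\in C_c^\infty$, interpolation satisfies $\|v-\Lambda_Nv\|_2=O(N^{-2})$ and $\|(v-\Lambda_Nv)'\|_2=O(N^{-1})$. By (6), $\Lambda_Nv\to v$ in $A(\mathbb R)$ as $N=N_m\to\infty$. By (14), $T_y(\Lambda_Nv)\to T_y(v)$ uniformly in $y$. Choose $\psi\in C_c^\infty(\mathbb R)$ with $\psi(y)=e^{i(\xi_2y+\tau y^2)}$ near $J$. Then (15) and (14) give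
$$\hat\mu_m(\xi,\tau)\to\int\psi(y)\,T_y(v)\,dy=G_\delta(v\otimes\psi)=G_\delta\big(e^{i(\xi x+\tau|x|^2)}\big)=Q_\delta\big(e^{i(\xi x+\tau z)}\big).$$
The third expression equals the fourth because $v\otimes\psi=e^{i(\xi x+\tau|x|^2)}$ near $C_*\times J$. The last equality holds by Step 2, as $e^{i(\xi x+\tau z)}$ restricts on $S$ to $e^{i(\xi x+\tau|x|^2)}$.

**Step 9: conclusion.** With $f=\int F(\zeta)e^{i\zeta\cdot}d\zeta$, (4) and dominated convergence (Steps 7 and 8) give
$$Q_\delta(f)=\int F(\zeta)\,Q_\delta(e^{i\zeta\cdot})\,d\zeta=\lim_m\int F\,\hat\mu_m\,d\zeta=\lim_m\int f\,d\mu_m=0 .$$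
So $E$ is a synthesis set. By Theorem A it is not a Ditkin set, hence not a Calderón set. $\blacksquare$

## Thin Cantor sets in a nondiscrete group

Now let $G$ be nondiscrete. To complete Theorem C we carry the example of Theorem A into $G$. There is in general no surface in $G$. Instead we use a sum $K=K_1+K_2$ of two Cantor sets on which the algebra is so large that it contains all products $\varphi(x_1)\psi(x_2)$ of continuous functions. A map $K\to\mathbb R^3$ then transports functions from $\mathbb R^3$ to $G$.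

A Kronecker set is a compact set on which each continuous unimodular function is a uniform limit of characters. A trivial example is $\{\theta\}\subset\mathbb R$ with $\theta\ne0$, since $e^{i\xi\theta}$ takes every unimodular value.

**Lemma 9.** There are $q\ge2$ and disjoint Cantor sets $K_1,K_2\subset G$ such that

$(U_q)$ for every continuous $\varphi:K_1\cup K_2\to\{q\text{-th roots of }1\}$ and $\epsilon>0$ there is $\gamma\in\hat G$ with $|\gamma-\varphi|<\epsilon$ on $K_1\cup K_2$.

*Proof.* By Rudin, *Fourier Analysis on Groups*, §§2.5 and 5.2, one of two cases occurs. In the first, every neighborhood of $0$ contains an element of infinite order, and then $G$ contains a Cantor set that is a Kronecker set. In the second, $G$ contains, for some $q\ge2$, a closed subgroup topologically isomorphic to $D_q=(\mathbb Z/q)^{\mathbb N}$. In the second case index the coordinates of $D_q$ by pairs $(n,\varphi)$ with $\varphi:\{0,1\}^n\to\mathbb Z/q$. There are countably many. The map $x\mapsto(\varphi(x_1,\dots,x_n))_{(n,\varphi)}$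 embeds $\{0,1\}^{\mathbb N}$ continuously and injectively in $D_q$. Every continuous $\mathbb Z/q$-valued function on $\{0,1\}^{\mathbb N}$ depends on finitely many $x_i$, so it is one of the coordinates. Hence it gives a character of $D_q$, which extends to $G$. In either case split the Cantor set into two disjoint clopen Cantor sets; in the first case take $q=2$. $\square$

**The set $K=K_1+K_2$.** The addition map $K_1\times K_2\to K$ is injective. Suppose $x_1+x_2=x_1'+x_2'$ with $x_1\ne x_1'$. Apply $(U_q)$ to a $\varphi$ equal to $1$ on $K_2$ with $\varphi(x_1)\ne\varphi(x_1')$. For small $\epsilon$ this contradicts $\gamma(x_1)\gamma(x_2)=\gamma(x_1')\gamma(x_2')$. The case $x_2\ne x_2'$ is similar. By compactness addition is a homeomorphism onto $K$. For $\varphi\in C(K_1)$, $\psi\in C(K_2)$ write $\varphi\otimes\psi$ for the function $x_1+x_2\mapsto\varphi(x_1)\psi(x_2)$ on $K$. For $\gamma\in\hat G$, $\gamma|_K=\gamma|_{K_1}\otimes\gamma|_{K_2}$. Let $A(K)=A(G)/I_K$, the algebra of restrictions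 to $K$ with the quotient norm; its dual is $I_K^\perp$.

**Locally constant functions.** Let $\Theta$ have constant values $\theta_l$ on the sets $K^l$ of a finite clopen partition of $K$. Choose $\rho_l\in A(G)$ with disjoint supports, $\rho_l=1$ near $K^l$, and put $\tilde\Theta=\sum_l\theta_l\rho_l$. Functions $\tilde\Theta$ from different choices agree near $K$. So if $Q$ is carried by $K$, $Q(\tilde\Theta)$ depends only on $\Theta$, and linearly (use a common refinement).

**A small function near $1$.** For small $\epsilon>0$ put $F_\epsilon(e^{i\theta})=(e^{i\theta}-1)\kappa(\theta/\epsilon)$, $|\theta|\le\pi$. If $|w-1|\le\epsilon$ with $w=e^{i\theta}$, then $|\theta|\le\frac\pi2\epsilon<2\epsilon$, so $F_\epsilon(w)=w-1$. The derivative of $F_\epsilon$ is $O(1)$ on a set of length $O(\epsilon)$. As $\|F\|_{A(\mathbb T)}\le|\hat F(0)|+C\|F'\|_2$, we get $\|F_\epsilon\|_{A(\mathbb T)}\to0$ as $\epsilon\to0$. For $\gamma\in\hat G$ and $|\theta|=1$, the function $F_\epsilon(\theta\gamma)=\sum_k\hat F_\epsilon(k)\theta^k\gamma^k$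 multiplies $A(G)$ with norm $\le\|F_\epsilon\|_{A(\mathbb T)}$.

If $\Theta$ is unimodular and $|\gamma-\Theta|<\epsilon$ on $K$, then near $K^l$ we have $|\bar\theta_l\gamma-1|<\epsilon$ and $\gamma-\theta_l=\theta_l(\bar\theta_l\gamma-1)$. Thus
$$\gamma-\tilde\Theta=\sum_l\theta_l\,\rho_l\,F_\epsilon(\bar\theta_l\gamma)\qquad\text{near }K.\tag{16}$$

**Lemma 10.** (a) If $Q$ is carried by $K$ and $\Theta=\varphi\otimes\psi$ with $\varphi,\psi$ locally constant, then $|Q(\tilde\Theta)|\le4\|Q\|\,\|\varphi\|_\infty\|\psi\|_\infty$.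

(b) If $\varphi\in C(K_1)$, $\psi\in C(K_2)$, then $\varphi\otimes\psi\in A(K)$ with norm $\le4\|\varphi\|_\infty\|\psi\|_\infty$.

(c) $K$ is a synthesis set.

*Proof of (a).* First let $\varphi,\psi$ take values in the $q$-th roots of $1$. Given $\epsilon$, apply $(U_q)$ with $\epsilon/2$ to the function equal to $\varphi$ on $K_1$ and $\psi$ on $K_2$. This yields $\gamma\in\hat G$ with $|\gamma-\Theta|<\epsilon$ on $K$. By (16),
$$|Q(\gamma)-Q(\tilde\Theta)|\le\|Q\|\sum_l\|\rho_l\|_A\,\|F_\epsilon\|_{A(\mathbb T)}\to0\qquad(\epsilon\to0,\ \rho_l\text{ fixed}).$$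
Since $|Q(\gamma)|\le\|Q\|$, we get $|Q(\tilde\Theta)|\le\|Q\|$.

Next, a locally constant $\varphi$ with $\|\varphi\|_\infty\le1$ is a finite sum $\sum c_i\varphi_i$ with $\varphi_i$ locally constant, $q$-th-root valued, and $\sum|c_i|\le2$. For $q\ge3$ the convex hull $H$ of the $q$-th roots contains the disc of radius $\cos(\pi/q)\ge\frac12$. So the vector of values of $\frac12\varphi$ lies in a product of copies of $H$, which is the convex hull of the vectors of $q$-th roots. For $q=2$ argue in the same way for the real and the imaginary part of $\varphi$, with $[-1,1]$ in place of $H$. The same holds for $\psi$, and bilinearity gives the factor $4$.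

*Proof of (b).* For locally constant functions this is (a) by duality: every $Q\in I_K^\perp$ is carried by $K$, and $\tilde\Theta|_K=\Theta$. In general approximate $\varphi,\psi$ uniformly by locally constant $\varphi_n,\psi_n$. By bilinearity $\varphi_n\otimes\psi_n$ is a Cauchy sequence in the complete space $A(K)$. Its limit is $\varphi\otimes\psi$, as the norm of $A(K)$ dominates the supremum norm.

*Proof of (c).* Let $Q$ be carried by $K$. As in Step 5 above, we approximate $Q$ by measures. Take clopen partitions of $K_1,K_2$ with mesh tending to $0$ as $n\to\infty$, with points $x_i,y_j$ in the pieces $K_1^i,K_2^j$. For $\gamma\in\hat G$ let $\Theta=\Theta_{n,\gamma}=\varphi\otimes\psi$, with $\varphi=\gamma(x_i)$ on $K_1^i$ and $\psi=\gamma(y_j)$ on $K_2^j$. This is unimodular and locally constant, and $\sup_K|\gamma-\Theta_{n,\gamma}|\to0$ as $n\to\infty$ by uniform continuity. If this supremum is $<\epsilon$, then by (16), near $K$,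
$$\gamma-\tilde\Theta=\sum_l\theta_l\rho_lF_\epsilon(\bar\theta_l\gamma)=\sum_{k\in\mathbb Z}\hat F_\epsilon(k)\,\gamma^k\,\widetilde{\Theta^{1-k}},\qquad\widetilde{\Theta^{1-k}}=\sum_l\theta_l^{1-k}\rho_l ,$$
and the series converges absolutely in $A$ since $\|\widetilde{\Theta^{1-k}}\|_A\le\sum_l\|\rho_l\|_A$. We cannot use that last bound for the size of the sum, because now the partition changes with $n$. Instead we use (a): $\gamma^kQ$ is carried by $K$ with norm $\le\|Q\|$, and $\Theta^{1-k}=\varphi^{1-k}\otimes\psi^{1-k}$ has unimodular factors. Hence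
$$|Q(\gamma)-Q(\tilde\Theta_{n,\gamma})|\le\sum_k|\hat F_\epsilon(k)|\,\big|(\gamma^kQ)(\widetilde{\Theta^{1-k}})\big|\le4\|Q\|\,\|F_\epsilon\|_{A(\mathbb T)} .$$
So $Q(\tilde\Theta_{n,\gamma})\to Q(\gamma)$ as $n\to\infty$. By linearity $Q(\tilde\Theta_{n,\gamma})=\int\gamma\,d\mu_n$ with the finite measure
$$\mu_n=\sum_{i,j}Q\big(\widetilde{1_{K_1^i}\otimes1_{K_2^j}}\big)\,\delta_{x_i+y_j}\quad\text{on }K,$$
and $|\int\gamma\,d\mu_n|\le4\|Q\|$ by (a). For $f=\int F(\gamma)\gamma\,d\gamma\in I_K$, (4) and dominated convergence give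
$$Q(f)=\lim_n\int F(\gamma)\int\gamma\,d\mu_n\,d\gamma=\lim_n\int f\,d\mu_n=0 .$$
By (2), $I_K=J_K$. $\square$

## Transfer from $\mathbb R^3$ to $G$: proof of Theorem C

The discrete case was settled at the start. Let $G$ be nondiscrete and take $K_1,K_2,K$ as above. Let $E\subset\mathbb R^3$, $f$, $D$ be as in Theorem A, so that (11) holds with $B=C_*\times J$. Note $E\subset(-2,2)^3$, because $x\in(0,1)^2$ and $0<|x|^2<2$ there.

**Step 1: the set $E^*$ and the function $f^*$.** Let $R=[-1,1]^3$. Binary expansions provide continuous surjections $p_i:K_i\to R$ and Borel maps $s_i:R\to K_i$ with $p_i\circ s_i=\mathrm{id}$. Define the continuous map $p:K\to\mathbb R^3$, $p(x_1+x_2)=p_1(x_1)+p_2(x_2)$, and the compact set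
$$E^*=p^{-1}(E)\subset K\subset G .$$
Put $e_\zeta=e^{i\zeta\cdot}$. For $f'=\int F(\zeta)e_\zeta\,d\zeta\in A(\mathbb R^3)$ we have
$$f'\circ p=\int F(\zeta)\,(e_\zeta\circ p_1)\otimes(e_\zeta\circ p_2)\,d\zeta .$$
This is a Bochner integral in $A(K)$, since $\zeta\mapsto e_\zeta\circ p_i\in C(K_i)$ is continuous and Lemma 10(b) holds. So $f'\mapsto f'\circ p$ is bounded from $A(\mathbb R^3)$ to $A(K)$. Choose $f^*\in A(G)$ with $f^*|_K=f\circ p$.

**Step 2: $f^*\in J_{E^*}$.** We pull functionals back to $\mathbb R^3$. Let $Q\in A(G)'$ be carried by $E^*$. As $E^*\subset K$, $Q$ is carried by $K$, so $Q\in I_K^\perp$ by Lemma 10(c). Hence $Q$ acts on $A(K)$, and $\Phi(f')=Q(f'\circ p)$ is a bounded functional on $A(\mathbb R^3)$. We claim that $\Phi$ is carried by $E$. Let $f'\in K_E$. Then $f'\circ p$ vanishes on the relatively open set $p^{-1}(\mathbb R^3\setminus\operatorname{Supp}f')=K\cap U\supset E^*$, with $U\subset G$ open. Let $h\in A(G)$ with $h|_K=f'\circ p$, and $\rho\in A(G)$ with $\rho=1$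 near $E^*$, $\operatorname{Supp}\rho\subset U$. On $K\cap U$ we have $h=0$, and off $U$ we have $\rho=0$, so $h\rho\in I_K$. Also $h-h\rho\in K_{E^*}$. So $\Phi(f')=Q(h)=Q(h\rho)+Q(h-h\rho)=0$. Thus $\Phi$ annihilates $J_E\ni f$, that is, $Q(f^*)=\Phi(f)=0$. By (2), $f^*\in J_{E^*}$.

**Step 3: an operator back from $A(G)$ to $A(\mathbb R^3)$.** To use $D$ on $G$ we average over the fibers of $p$. For $h\in A(G)$ let
$$(\Pi h)(t)=\int_{\mathbb R^3}1_R(t-y)\,1_R(y)\,h\big(s_1(t-y)+s_2(y)\big)\,dy\qquad(t\in\mathbb R^3).$$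
We show that $\Pi$ is bounded from $A(G)$ to $A(\mathbb R^3)$ with norm $\le8$.

First, if $a,b\in L^2(\mathbb R^3)$, Cauchy–Schwarz and Plancherel give $(2\pi)^{-3}\int|\hat a\hat b|\,d\zeta\le\|a\|_2\|b\|_2$. Since $a*b$ is continuous (for $a,b$ bounded with compact support, the only case needed) and has the integrable transform $\hat a\hat b$, Fourier inversion holds at every point, and $\|a*b\|_A\le\|a\|_2\|b\|_2$.

For $\gamma\in\hat G$ put $a_\gamma=1_R\cdot(\gamma\circ s_1)$, $b_\gamma=1_R\cdot(\gamma\circ s_2)$, extended by $0$. With $\Pi\gamma$ defined by the same formula, $\Pi\gamma=a_\gamma*b_\gamma$, because $\gamma$ is multiplicative. So $\|\Pi\gamma\|_A\le\|a_\gamma\|_2\|b_\gamma\|_2=|R|=8$. The topology of $\hat G$ is uniform convergence on compact sets and $\|a_\gamma-a_{\gamma'}\|_2\le\sqrt8\,\sup_{K_1}|\gamma-\gamma'|$, similarly for $b_\gamma$. Writing $a_\gamma*b_\gamma-a_{\gamma'}*b_{\gamma'}=(a_\gamma-a_{\gamma'})*b_\gamma+a_{\gamma'}*(b_\gamma-b_{\gamma'})$, we see that $\gamma\mapsto\Pi\gamma\in A(\mathbb R^3)$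 is continuous and bounded.

Now let $h=\int F(\gamma)\gamma\,d\gamma$ with $F\in L^1(\hat G)$. As for (4), the Bochner integral $\int F(\gamma)\,\Pi\gamma\,d\gamma$ exists in $A(\mathbb R^3)$ and has norm $\le8\|F\|_1$. It remains to see that it equals $\Pi h$ at each point $t$. The map $\gamma\mapsto\gamma|_K\in C(K)$ is continuous and bounded, so $h|_K=\int F(\gamma)\,\gamma|_K\,d\gamma$ is a Bochner integral in $C(K)$. For fixed $t$, the formula defining $(\Pi h)(t)$ is a bounded linear functional of $h|_K\in C(K)$: the integrand is a bounded Borel function of $y$, since $s_1,s_2$ are Borel maps into compact metrizable sets. Bounded functionals commute with Bochner integrals, so $(\Pi h)(t)=\int F(\gamma)(\Pi\gamma)(t)\,d\gamma$, as claimed.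

**Step 4: $f^*\notin\overline{f^*K_{E^*}}$.** For $t-y,\,y\in R$ we have $p(s_1(t-y)+s_2(y))=(t-y)+y=t$, so $f^*(s_1(t-y)+s_2(y))=f(t)$. Hence
$$\Pi(f^*h)=f\cdot\Pi h\quad(h\in A(G)),\qquad\Pi f^*=f\cdot(1_R*1_R),$$
where $1_R*1_R\in A(\mathbb R^3)$ by the first remark in Step 3. By (11) with $w=\Pi h$,
$$D(\Pi(f^*h))=\int_{C_*\times J}\omega(x)\,(\Pi h)(x,|x|^2)\,dx .$$
If $h\in I_{E^*}\supset K_{E^*}$ and $t\in E$, the points $s_1(t-y)+s_2(y)$ occurring in $(\Pi h)(t)$ lie in $p^{-1}(t)\subset E^*$. So $\Pi h=0$ on $E$, and $D(\Pi(f^*h))=0$. On the other hand, by (11) with $w=1_R*1_R$,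
$$D(\Pi f^*)=\int_{C_*\times J}\omega(x)\,(1_R*1_R)(x,|x|^2)\,dx>0,$$
because $1_R*1_R>0$ on $(-2,2)^3\supset E$ and $|C_*\times J|>0$. So the bounded functional $D\circ\Pi$ vanishes on $f^*K_{E^*}$ but not at $f^*$.

Together with Step 2, $E^*$ is a compact subset of $G$ that is not a Ditkin set. This proves Theorem C. $\blacksquare$

Theorem B concerns $\mathbb R^3$ only: for a general nondiscrete $G$ the argument gives a compact non-Ditkin set $E^*$, and no claim is made that it is a synthesis set.
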